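\title{A proof of the soft dodecahedral conjecture}

\begin{abstract}
Inflate the balls of a packing of unit balls in $\mathbb R^3$ to radius $1+\lambda$, keeping their centers, and ask what fraction of space the union can fill. Let $D$ be a regular dodecahedron with inscribed ball the unit ball $B$. We prove that for $0<\lambda<\sqrt3\tan\frac{\pi}{5}-1$ the upper density of the union is at most, and in fact strictly less than, $\mathrm{Vol}(D\cap(1+\lambda)B)/\mathrm{Vol}(D)$. The bound follows from a local inequality for Voronoi cells truncated by the circumsphere of $D$, in which equality holds only for $D$. The local inequality is reduced to an inequality for a single face of the cell that is linear in the distance of the face from the center; these inequalities are summed by Hales's local annulus inequality, which is the only non-elementary external input.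
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{Soft balls}
Let $B$ be the closed unit ball of $\mathbb R^3$ centered at the origin $o$, and let $B_\rho=\rho B$. A \emph{packing} is a packing of unit balls, identified with its set of centers: a set $C\subset\mathbb R^3$ with $|c-c'|\ge2$ for distinct $c,c'\in C$. Nothing else is assumed about $C$. For $\lambda>0$ replace each ball by the concentric \emph{soft ball} $c+(1+\lambda)B$, consider the upper density
\[
\limsup_{R\to\infty}\frac{\mathrm{Vol}\big(B_R\cap\bigcup_{c\in C}(c+(1+\lambda)B)\big)}{\mathrm{Vol}(B_R)},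
\]
and let $\bar\delta_3(\lambda)$ be its supremum over all packings $C$. For $\lambda=0$ the same expression is the density of the packing. For $\lambda>0$ the soft balls of close neighbors overlap and the overlap is counted once, so $\bar\delta_3(\lambda)$ measures how well space can be covered by balls of radius $1+\lambda$ whose centers must stay at distance at least $2$.

Let $D$ be a regular dodecahedron centered at $o$ with inradius $1$. Its circumradius is
\[
t=\sqrt3\tan\frac\pi5=1.258408\ldots,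
\]
and we put
\[
\bar\tau_3(\lambda)=\frac{\mathrm{Vol}(D\cap(1+\lambda)B)}{\mathrm{Vol}(D)},\qquad 0<\lambda<t-1 .
\]
The \emph{soft dodecahedral conjecture} asserts that $\bar\delta_3(\lambda)\le\bar\tau_3(\lambda)$ for $0<\lambda<t-1$. The range of $\lambda$ is the natural one: when $1+\lambda\ge t$ the soft ball contains $D$ and the quotient is $1$.

\subsection{Why the dodecahedron}
The \emph{Voronoi cell} of $c\in C$ is $V_c=\{x:|x-c|\le|x-c'|\text{ for all }c'\in C\}$. It is the intersection of the half-spaces bounded by the bisecting planes of $c$ and the other centers, and it contains $c+B$. The cells have disjoint interiors and, if $C\neq\emptyset$, cover space. Since $c$ is a nearest center to every point of $V_c$, a point of $V_c$ lies in the union of the soft balls if and only if it lies in $c+(1+\lambda)B$. For a lattice packing, all cells are translates of the cell $V$ of $o$, and the density is $\mathrm{Vol}(V\cap B_{1+\lambda})/\mathrm{Vol}(V)$. A cell scores well if little of it sticks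 out of the soft ball, so one wants many faces close to the center. How many there can be is limited by the following theorem.

\begin{theorem}[Hales; local annulus inequality]\label{thm:H}
Let $L(h)=\frac{1.26-h}{0.26}$ for $h\le1.26$ and $L(h)=0$ for $h\ge1.26$. If $S\subset\mathbb R^3$ is finite, $2\le|v|\le2.52$ for $v\in S$, and $|v-w|\ge2$ for distinct $v,w\in S$, then $\sum_{v\in S}L(|v|/2)\le12$.
\end{theorem}

See \cite{Hal12,Hal13}; the proof is computer assisted, and it is formally verified in \cite{Hal17}. The number $|v|/2$ is the distance from $o$ to the bisector of $o$ and $v$, and $L(1)=1$. So at most twelve faces of a cell touch the unit ball, and a thirteenth nearby face must be paid for by pushing faces outward. The regular polyhedron with twelve faces touching $B$ is the natural candidate for the best cell, and it does occur as a Voronoi cell (Section~\ref{sec:D}). On the other hand, copies of $D$ do not tile space, so one expects the bound $\bar\tau_3(\lambda)$ not to be attained.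

\subsection{Results}
\begin{theorem}\label{thm:local}
Let $V$ be the Voronoi cell of a center, placed at the origin $o$, in a packing. For all $0<r\le t$,
\[
\frac{\mathrm{Vol}(V\cap B_r)}{\mathrm{Vol}(V\cap B_t)}\le\frac{\mathrm{Vol}(D\cap B_r)}{\mathrm{Vol}(D)} .
\]
For $r<t$ equality holds if and only if $V$ is congruent to $D$.
\end{theorem}

\begin{corollary}[the soft dodecahedral conjecture]\label{cor:conj}
$\bar\delta_3(\lambda)\le\bar\tau_3(\lambda)$ for $0<\lambda<t-1$.
\end{corollary}

\begin{theorem}\label{thm:strict}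
$\bar\delta_3(\lambda)<\bar\tau_3(\lambda)$ for $0<\lambda<t-1$.
\end{theorem}

Truncating the denominator at radius $t$ makes Theorem~\ref{thm:local} stronger and local: $V$ may be unbounded, but $V\cap B_t$ depends only on the centers at distance less than $2t$ from $o$, and $2t<2.52$ puts them in the range of Theorem~\ref{thm:H}. The radius $t$ is the smallest one for which truncation does not change $D$. Two cases can be read off at once. For $r=t$ both sides equal $1$. For $r\le1$ both numerators equal $\mathrm{Vol}(B_r)$, and the theorem says that $\mathrm{Vol}(V\cap B_t)\ge\mathrm{Vol}(D)$.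

\begin{proof}[Proof of Corollary~\ref{cor:conj} from Theorem~\ref{thm:local}]
Let $r=1+\lambda$, $\bar\tau=\bar\tau_3(\lambda)$, $C\ne\emptyset$. A point of $B_R$ in the union of the soft balls lies in $V_c\cap(c+rB)$ for some $c$ with $|c|\le R+r$. The sets $V_c\cap(c+tB)$ for these $c$ have disjoint interiors and lie in $B_{R+r+t}$. Hence
\begin{align*}
\mathrm{Vol}\Big(B_R\cap\bigcup_{c}(c+rB)\Big)&\le\sum_{|c|\le R+r}\mathrm{Vol}(V_c\cap(c+rB))\\
&\le\bar\tau\sum_{|c|\le R+r}\mathrm{Vol}(V_c\cap(c+tB))\le\bar\tau\,\mathrm{Vol}(B_{R+r+t}).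
\end{align*}
Divide by $\mathrm{Vol}(B_R)$ and let $R\to\infty$.
\end{proof}

\subsection{Plan of the proof}
Theorem~\ref{thm:H} is a linear inequality in the heights $|v|/2$. The method is to charge each neighbor $v$ of $o$ an amount that depends on its face alone, to bound the charge by a constant times $L(|v|/2)$ with equality for the faces of $D$, and to sum. Section~\ref{sec:small} shows this in the simplest setting, where the charge is the area of a spherical cap, and uses the result to reduce Theorem~\ref{thm:local} to radii $r\ge s$, where $s$ is the distance from $o$ to the edges of $D$. For such $r$, Section~\ref{sec:weight} defines the charge and states the face inequality, Proposition~\ref{prop:face}. Sections~\ref{sec:face} and~\ref{sec:sign} cut a face into right triangles and find the best position of a side. Only the sides that come closer than $t$ to $o$ matter. Faces with at most five such sides are compared with regular pentagons (Section~\ref{sec:five}); seven such sides are impossible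 (Section~\ref{sec:sep}); six are possible only at a distance that makes them inefficient (Section~\ref{sec:six}). Section~\ref{sec:end} completes the proof of Theorem~\ref{thm:local}, and Section~\ref{sec:strict} derives Theorem~\ref{thm:strict} by compactness.

\section{Preliminaries}\label{sec:prelim}

\subsection{The dodecahedron}\label{sec:D}
Put $\alpha=\pi/5$, so $\tan^2\alpha=5-2\sqrt5$, $\cos\alpha=\frac{1+\sqrt5}4$ and $t\cot\alpha=\sqrt3$. The center of a face of $D$ is the foot of the perpendicular from $o$, so a face is a regular pentagon of circumradius $\sqrt T$, where $T=t^2-1=14-6\sqrt5=(3-\sqrt5)^2$. Its inradius is $m=\sqrt T\cos\alpha=\frac{\sqrt5-1}2$. The edge lines have distance $s$ from $o$, where $s^2=1+m^2$, and half an edge has length $\sqrt b=m\tan\alpha$, where $b=t^2-s^2=\frac{25-11\sqrt5}{2}$. Numerically,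
\[
\begin{array}{lll}
t^2=1.583592\ldots, & t^3=1.992805\ldots, & T=0.583592\ldots,\\
s^2=1.381966\ldots, & s=1.175570\ldots, & s^3=1.624598\ldots,\\
m^2=0.381966\ldots, & b=0.201626\ldots, & \sqrt b=0.449027\ldots .
\end{array}
\]
A \emph{flag of $D$} is a right triangle whose vertices are a face center, the midpoint of an edge of that face, and an endpoint of that edge; its angle at the face center is $\alpha$. The cones from $o$ over the $120$ flags are congruent and tile $D$. So each flag subtends the solid angle $4\pi/120=\pi/30$, and $\mathrm{Vol}(D)=120\cdot\frac13\cdot\frac12m\sqrt b=20m\sqrt b=5.5502\ldots$.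

The incircle of a face subtends at $o$ a cap of angular radius $\arctan m$, and these twelve caps have disjoint interiors. Hence two face centers $F,F'$ subtend an angle at least $2\arctan m$, and $|2F-2F'|\ge4m/s>2$ because $3m^2>1$. Thus $o$ and the twelve points $2F$ form a packing in which the cell of $o$ is $D$, and the twelve neighbors do not touch one another.

\subsection{Solid angle seen through a plane}
Let $\sigma$ be the area measure on the unit sphere $S^2$. Consider a plane at distance $h$ from $o$ with foot $F$, and identify its points with their directions from $o$. At a point of norm $\rho$ the normal makes an angle with cosine $h/\rho$ with the ray from $o$, so $d\sigma=h\rho^{-3}dA$, where $dA$ is planar area. We use two coordinate systems. If $(u,\vartheta)$ are polar coordinates at $F$, then $\rho^2=h^2+u^2$, $u\,du=\rho\,d\rho$, and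
\begin{equation}\label{eq:polar}
dA=\tfrac12\,d(\rho^2)\,d\vartheta,\qquad d\sigma=h\rho^{-2}\,d\rho\,d\vartheta .
\end{equation}
If $(X,Z)$ are Cartesian coordinates at $F$ and $X>0$, let $x=\sqrt{h^2+X^2}$ be the distance from $o$ to the line $X=\text{const}$, and let $\xi=Z/\rho$. Then $\rho^2=x^2+Z^2$ and $dX=x\,dx/\sqrt{x^2-h^2}$, and
\begin{equation}\label{eq:line}
\rho=\frac{x}{\sqrt{1-\xi^2}},\qquad d\xi=\frac{x^2}{\rho^3}\,dZ\ \text{ along the line},\qquad d\sigma=\frac{h}{x\sqrt{x^2-h^2}}\,dx\,d\xi .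
\end{equation}
The point of \eqref{eq:line} is that $\rho$, as a function of $(x,\xi)$, does not depend on $h$.

\subsection{Elementary inequalities}
A concave function lies below its tangent, so $1-x^{3/2}\le\frac32(1-x)$ for $x\ge0$. With $x=r^2/\rho^2$,
\begin{equation}\label{eq:tangent}
\rho^3-r^3\le\tfrac32\rho(\rho^2-r^2)\qquad(\rho,r>0).
\end{equation}
For $0\le u\le1$ let
\begin{equation}\label{eq:q}
q(u)=3\int_u^1(w^2-u^2)\,dw=1-3u^2+2u^3=(1-u)^2(1+2u).
\end{equation}
\emph{Chebyshev's inequality}: if $f$ is nondecreasing and $g$ nonincreasing on an interval, then the average of $fg$ is at most the product of the averages; integrate $(f(x)-f(y))(g(x)-g(y))\le0$ over $x$ and $y$. Finally, let $W\ge0$ be integrable and $g\ge0$ nondecreasing on $[a_0,a_2]$, and let $a_0\le a_1\le a_2$. Comparing both sides with $g(a_1)\int_{a_0}^{a_1}W\int_{a_1}^{a_2}W$ gives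
\begin{equation}\label{eq:mono}
\int_{a_0}^{a_1}Wg\,\int_{a_1}^{a_2}W\le\int_{a_0}^{a_1}W\,\int_{a_1}^{a_2}Wg .
\end{equation}

\subsection{Notation for the cell}
From now on $o\in C$ and $V=V_o$. For $v\in C\setminus\{o\}$ let $h_v=|v|/2\ge1$ be the \emph{height} of $v$, and let $\ell(h)=(1.26-h)/0.26$; thus $\ell=L$ and $0\le\ell\le1$ on $[1,1.26]$, and $\ell>0$ on $[1,t]$. For a convex set $X\supset B$ let $\rho_X(u)=\sup\{\rho:\rho u\in X\}\in[1,\infty]$, $u\in S^2$, be its radial function, and let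
\[
f_X(r)=\mathrm{Vol}(X\cap B_r),\qquad g_X(r)=\mathrm{Vol}((X\cap B_t)\setminus B_r),\qquad K(r)=\frac{g_D(r)}{f_D(r)}=\frac{\mathrm{Vol}(D)}{f_D(r)}-1 .
\]
The inequality of Theorem~\ref{thm:local} reads $f_V/(f_V+g_V)\le f_D/(f_D+g_D)$, which is equivalent, together with its equality case, to
\begin{equation}\label{eq:star}
g_V(r)\ge K(r)\,f_V(r).
\end{equation}

\section{Small radii: the method for caps}\label{sec:small}

For $x>0$ let $a_V(x)$ be the fraction of directions $u\in S^2$ with $\rho_V(u)>x$, so that $f_V(r)=4\pi\int_0^ra_V(x)x^2dx$. We have $\rho_V(u)\le x$ if and only if $u\cdot v/|v|\ge h_v/x$ for some $v$. For fixed $v$ these directions form a cap, and by Archimedes' formula the cap occupies the fraction $\frac12(1-h_v/x)_+$ of the sphere. For $D$ and $1\le x\le s$ the twelve caps have disjoint interiors, since each is subtended by a disk of radius $\sqrt{x^2-1}\le m$ about a face center. Hence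
\begin{equation}\label{eq:fD}
a_D(x)=\frac6x-5,\qquad f_D(x)=4\pi\Big(3x^2-\frac53x^3-1\Big)\qquad(1\le x\le s),
\end{equation}
the second formula by integrating $f_D'(x)=4\pi x(6-5x)$ from $f_D(1)=4\pi/3$. In particular $f_D(s)=5.507\ldots$.

\begin{lemma}\label{lem:caps}
Let $\Psi(x)=x\,(a_V(x)-a_D(x))$. On $[1,s]$, $\Psi\ge0$ and $\Psi(x)/(1.26-x)$ is nondecreasing.
\end{lemma}

\begin{proof}
Let $S=\{v\in C\setminus\{o\}:h_v<1.26\}$; the other centers cut no cap. Let $n_x(u)$ be the number of caps containing $u$ and $\mathrm{ov}(x)=\frac1{4\pi}\int(n_x-1)_+d\sigma$ the overlap. It is nonnegative, and nondecreasing in $x$ because each cap grows with $x$. Then $a_V(x)=1-\frac12\sum_S(1-h_v/x)_++\mathrm{ov}(x)$, so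
\[
\Psi(x)=6(x-1)-\tfrac12\sum_{v\in S}(x-h_v)_++x\,\mathrm{ov}(x).
\]
Each neighbor is charged $\frac12(x-h_v)_+$. This is a convex function of $h_v$ on $[1,1.26]$ with values $\frac12(x-1)$ and $0$ at the ends, so it lies below the chord $\frac12(x-1)\ell(h_v)$. Explicitly, the gap $\chi_h(x)=(x-1)\ell(h)-(x-h)_+$ equals $(x-1)\ell(h)$ for $x\le h$ and $(1-\ell(h))(1.26-x)$ for $x\ge h$, because $0.26\,\ell(h)=1.26-h$. Therefore
\[
\Psi(x)=(x-1)\Big(6-\tfrac12\sum_{v\in S}\ell(h_v)\Big)+\tfrac12\sum_{v\in S}\chi_{h_v}(x)+x\,\mathrm{ov}(x).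
\]
The bracket is nonnegative by Theorem~\ref{thm:H}, so all terms are nonnegative. After division by $1.26-x$ each is nondecreasing: $\chi_h(x)/(1.26-x)$ is continuous, nondecreasing for $x\le h$ and constant for $x\ge h$, and the other terms are nonnegative nondecreasing functions divided by a positive decreasing one.
\end{proof}

The first half of this proof is the pattern of the whole paper: a charge per neighbor, bounded by a multiple of $\ell(h_v)$ with equality at $h_v=1$, and summed by Theorem~\ref{thm:H}. The lemma also shows a difficulty. It gives $f_V(r)\ge f_D(r)$ for $r\le s$: the dodecahedron has the \emph{smallest} numerator in Theorem~\ref{thm:local}, so numerator and denominator cannot be treated separately, and any excess of $f_V$ over $f_D$ must be matched by an excess outside $B_r$. The monotonicity in Lemma~\ref{lem:caps} provides this match between the radii $r$ and $s$.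

\begin{proposition}\label{prop:small}
If \eqref{eq:star} holds for $r=s$, then it holds for all $0<r<s$, and equality for such an $r$ forces equality for $r=s$.
\end{proposition}

\begin{proof}
For $r\le1$, \eqref{eq:star} and its equality case amount to comparing $\mathrm{Vol}(V\cap B_t)$ with $\mathrm{Vol}(D)$, which does not depend on $r$. So let $1\le r<s$. Put $X(r)=f_V(r)-f_D(r)=4\pi\int_1^r\Psi(x)x\,dx\ge0$ and $\Omega(a,a')=\int_a^{a'}(1.26-x)x\,dx$. By \eqref{eq:mono} with $W=(1.26-x)x$ and $g=\Psi/(1.26-x)$,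
\[
X(r)\,\Omega(r,s)\le\Omega(1,r)\,(X(s)-X(r))\le0.0325\,(X(s)-X(r)),
\]
since $\Omega(1,s)=0.63(s^2-1)-\frac13(s^3-1)=0.03243\ldots$. On the other hand, for $1\le x\le s$, by \eqref{eq:fD} and $f_D\ge4\pi/3$,
\[
-K'(x)=\frac{4\pi x(6-5x)\mathrm{Vol}(D)}{f_D(x)^2}\le\frac{4\pi\cdot5.5504}{(4\pi/3)^2}\,x(6-5x)\le3.98\,x(6-5x)\le\frac{(1.26-x)x}{0.0325}.
\]
The last step holds because $3.98\cdot0.0325<0.13$ and the linear inequality $0.13(6-5x)\le1.26-x$ holds at $x=1$ ($0.13\le0.26$) and at $x=s$ ($0.016\le0.084$). So $K(r)-K(s)\le\Omega(r,s)/0.0325$, and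
\begin{equation}\label{eq:J}
X(s)-X(r)\ge(K(r)-K(s))\,X(r).
\end{equation}
By hypothesis $g_V(s)\ge K(s)(f_D(s)+X(s))=g_D(s)+K(s)X(s)$. Since $g_V(r)=g_V(s)+f_V(s)-f_V(r)$, and likewise for $D$,
\[
g_V(r)\ge g_D(r)+K(s)X(s)+X(s)-X(r)\ge g_D(r)+K(r)X(r)=K(r)f_V(r),
\]
where the second inequality uses $X(s)\ge X(r)$ and \eqref{eq:J}. Equality forces equality in the first inequality, that is, in \eqref{eq:star} for $r=s$.
\end{proof}

\section{Large radii: the face inequality}\label{sec:weight}

Fix $r\in[s,t)$ for Sections~\ref{sec:weight}--\ref{sec:six}, and write $K=K(r)>0$. Now the caps of $D$ overlap, and the charge of a neighbor must take the shape of its face into account.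

\subsection{The weight and the charge}
For $\rho\in[1,\infty]$ let
\[
\varphi(\rho)=(\min(\rho,t)^3-r^3)_+-K\min(\rho,r)^3 .
\]
Thus $\varphi=-K\rho^3$ on $[1,r]$, $\varphi=\rho^3-r^3-Kr^3$ on $[r,t]$, and $\varphi$ is constant on $[t,\infty]$. It is Lipschitz, with kinks only at $r$ and $t$. Volume in polar coordinates gives
\begin{equation}\label{eq:functional}
\int_{S^2}\varphi(\rho_V)\,d\sigma=3\big[g_V(r)-Kf_V(r)\big],
\end{equation}
so \eqref{eq:star} says $\int\varphi(\rho_V)\,d\sigma\ge0$, and $\int\varphi(\rho_D)\,d\sigma=0$.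

Let $\mathcal N=\{v\in C\setminus\{o\}:|v|<2t\}$ and $P=\{x:x\cdot v\le|v|^2/2\text{ for all }v\in\mathcal N\}$. The other bisectors have distance at least $t$ from $o$, so $\min(\rho_V,t)=\min(\rho_P,t)$ and $\varphi(\rho_V)=\varphi(\rho_P)$. For $v\in\mathcal N$ let $Q_v$ be the intersection of $P$ with the bisector of $o$ and $v$.

The integral of $\varphi$ over a single face can be negative: a small face close to $o$ lies inside $B_r$. What saves the inequality is that the faces must together fill the solid angle $4\pi$. We enforce this constraint by a Lagrange multiplier $\mu$, a price per unit of solid angle, and define the \emph{charge} of $v$ as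
\[
\mathcal F_v=\int(\mu-\varphi(\rho_P))\,d\sigma\quad\text{over the directions that meet }Q_v .
\]
Directions meeting two faces form a null set. If $\mu<\varphi(t)$, then $\mu-\varphi<0$ in directions with $\rho_P=\infty$, and therefore
\begin{equation}\label{eq:reduction}
\int_{S^2}\varphi(\rho_V)\,d\sigma\ge4\pi\mu-\sum_{v\in\mathcal N}\mathcal F_v .
\end{equation}
For a face of $D$ the charge is $\frac\pi3\mu-\frac1{12}\int\varphi(\rho_D)\,d\sigma=\frac\pi3\mu$, whatever $\mu$ is. The pattern of Lemma~\ref{lem:caps} suggests the bound $\mathcal F_v\le\frac\pi3\mu\,\ell(h_v)$.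

This bound can hold for only one value of $\mu$. Take $o$, one neighbor $v$ from the packing of Section~\ref{sec:D} and the five neighbors adjacent to it. Since they do not touch, the five can be tilted slightly toward or away from $v$, symmetrically and at norm $2$. Then $h_v=1$ and $Q_v$ is a regular pentagon whose side lines have distance $e$ from $o$, with $e$ ranging over a neighborhood of $s$. In the coordinates \eqref{eq:line} one tenth of $Q_v$ is a region $1<x\le e$, $0\le\xi\le\xi_\alpha(x)$, so $\frac{d}{de}\mathcal F_v$ is a positive multiple of the integral of $\mu-\varphi$ with respect to $\xi$ along half a side. A maximum at $e=s$ forces this integral to vanish on a half-edge of $D$, where $\xi$ runs from $0$ to $\xi_D=\sqrt b/t$. We therefore define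
\begin{equation}\label{eq:mu}
\mu=\frac1{\xi_D}\int_0^{\xi_D}\varphi\Big(\frac{s}{\sqrt{1-\xi^2}}\Big)d\xi,\qquad\xi_D=\frac{\sqrt b}{t}=\sqrt{1-\frac{s^2}{t^2}} .
\end{equation}
Lemma~\ref{lem:mu} below shows that $0<\mu<\varphi(t)$. The core of the paper is the following statement.

\begin{proposition}[face inequality]\label{prop:face}
For every $v\in\mathcal N$, $\mathcal F_v\le\frac\pi3\mu\,\ell(h_v)$, with equality only if $h_v=1$ and $Q_v$ is a regular pentagon of inradius $m$ centered at $v/2$.
\end{proposition}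

\subsection{Estimates for $K$ and $\mu$}
We parametrize $r$ by the point where $\partial B_r$ crosses a half-edge of $D$: let $\zeta=\sqrt{(r^2-s^2)/b}\in[0,1)$, so $r^2=s^2+b\zeta^2$ and $t^2-r^2=b(1-\zeta^2)$. Both $K$ and $\mu$ depend on $\zeta$; what we need is that $K$ is small compared with $\mu$, uniformly in $\zeta$.

\begin{lemma}\label{lem:K}
Let $\theta=\frac{1+2\zeta}{3(1+\zeta)}$ and $H(\zeta)=r^{-2}\big[\frac{1-\theta}{r^2-1}+\frac\theta T\big]$. Then
\begin{equation}\label{eq:K}
K\le0.00206\,H(\zeta)\,(1-\zeta)^3(3+9\zeta+8\zeta^2),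
\end{equation}
$H$ is decreasing on $[0,1)$, and $Kr^3\le0.0169\,q(\zeta)$.
\end{lemma}

\begin{proof}
Let $\Sigma$ be a flag of $D$. With $d\sigma=\rho^{-3}dA$ we get $g_D(r)=120\cdot\frac13\int_\Sigma(1-r^3/\rho^3)_+\,dA$. By \eqref{eq:tangent}, $1-r^3/\rho^3\le\frac32(\rho^2-r^2)/r^2$ for $\rho\ge r$. We integrate along the rays from the face center by \eqref{eq:polar} and describe the endpoint on the edge by $z=m\tan\vartheta$, where $\rho^2=s^2+z^2$ and $d\vartheta=m\,dz/(m^2+z^2)$. With $z_r=\zeta\sqrt b$,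
\[
g_D(r)\le\frac{60}{r^2}\int_\Sigma(\rho^2-r^2)_+\,dA=\frac{15}{r^2}\int_{z_r}^{\sqrt b}(z^2-z_r^2)^2\frac{m\,dz}{m^2+z^2}.
\]
By Chebyshev's inequality the integral is at most $m\int_{z_r}^{\sqrt b}(z^2-z_r^2)^2dz$ times the average of $1/(m^2+z^2)$ over $z\in[z_r,\sqrt b]$. The function $w\mapsto1/(m^2+w)$ is convex, so on $[z_r^2,b]$ it lies below its chord, whose end values are $1/(r^2-1)$ and $1/T$. The average of $z^2$ is $b(1+\zeta+\zeta^2)/3$, which lies at the fraction
$\frac{(1+\zeta+\zeta^2)/3-\zeta^2}{1-\zeta^2}=\theta$ of $[z_r^2,b]$. So the average of $1/(m^2+z^2)$ is at most $r^2H(\zeta)$. Next,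
\[
\int_{z_r}^{\sqrt b}(z^2-z_r^2)^2dz=\frac{b^{5/2}}{15}(3-10\zeta^2+15\zeta^4-8\zeta^5)=\frac{b^{5/2}}{15}(1-\zeta)^3(3+9\zeta+8\zeta^2).
\]
Since $mb^{5/2}<0.01129$, $f_D(r)\ge f_D(s)>5.5$ and $0.01129/5.5<0.00206$, \eqref{eq:K} follows.

The expression $\frac{1-\theta}{r^2-1}+\frac\theta T$ is decreasing in $r$ (as $\theta<1$) and nonincreasing in $\theta$ (as $r^2-1\le T$). Both $r$ and $\theta=\frac13(1+\frac\zeta{1+\zeta})$ increase with $\zeta$, so $H$ decreases.

Since $\theta\ge\frac13$, we have $r^3H\le\frac{2r}{3(r^2-1)}+\frac r{3T}$. The derivative of the right side is $-\frac23\frac{r^2+1}{(r^2-1)^2}+\frac1{3T}$. The quotient $\frac{r^2+1}{(r^2-1)^2}$ decreases in $r$ and exceeds $7.5$ at $r=t$, so the derivative is less than $-5+0.6$ on $[s,t]$. Hence $r^3H\le\frac{2s}{3m^2}+\frac s{3T}<2.052+0.672=2.724$. Finally $(1-\zeta)(3+9\zeta+8\zeta^2)=3+6\zeta-\zeta^2-8\zeta^3\le3(1+2\zeta)$ and $0.00206\cdot2.724\cdot3<0.0169$.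
\end{proof}

\begin{lemma}\label{lem:mu}
\begin{itemize}
\item[(a)] $\mu\ge0.09\,q(\zeta)>0$ and $Kr^3\le0.19\,\mu$.
\item[(b)] $\mu<\varphi(t)$. There is a unique $\rho_0\in(r,t)$ with $\varphi(\rho_0)=\mu$; moreover $\mu-\varphi>0$ on $[1,\rho_0)$ and $\mu-\varphi<0$ on $(\rho_0,\infty]$.
\item[(c)] $\rho_0-r\le0.4\,(t-r)$.
\item[(d)] $\int_1^t(\mu-\varphi(\rho))\rho^{-2}d\rho>0$.
\end{itemize}
\end{lemma}

\begin{proof}
On a half-edge of $D$, with $z$ and $z_r$ as before, \eqref{eq:line} gives $d\xi=s^2\rho^{-3}dz$. So the average of $(\rho^3-r^3)_+$ over $0\le\xi\le\xi_D$ is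
\[
a_+=\frac{ts^2}{\sqrt b}\int_{z_r}^{\sqrt b}\Big(1-\frac{r^3}{\rho^3}\Big)dz,\qquad\text{and}\qquad\int_{z_r}^{\sqrt b}(z^2-z_r^2)\,dz=\tfrac13b^{3/2}q(\zeta)
\]
by \eqref{eq:q}.

(a) For $x=r^2/\rho^2\ge s^2/t^2$ we have $\frac{1-x^{3/2}}{1-x}=1+\frac{x}{1+\sqrt x}\ge1+\frac{s^2/t^2}{1+s/t}>1.451$, and $1-x\ge(z^2-z_r^2)/t^2$. Hence $a_+\ge1.451\frac{s^2b}{3t}q(\zeta)\ge0.107\,q(\zeta)$, and $\mu\ge a_+-Kr^3\ge(0.107-0.0169)\,q(\zeta)$ by Lemma~\ref{lem:K}. Also $0.0169/0.09<0.19$.

(b) The function $\varphi$ is negative on $[1,r]$, strictly increasing on $[r,t]$ and constant on $[t,\infty]$. As $\mu>0$ is an average of values $\varphi(\rho)$ with $\rho\in[s,t]$, we get $\varphi(t)>0$, then $\varphi<\varphi(t)$ on $[s,t)$, and so $\mu<\varphi(t)$. The remaining claims follow.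

(c) Let $\Lambda=\mu+Kr^3=\rho_0^3-r^3\ge3r^2(\rho_0-r)$. On the half-edge $\min(\rho,r)\ge s$, so $\Lambda\le a_++K(r^3-s^3)$, and $1-r^3/\rho^3\le\frac32(z^2-z_r^2)/r^2$ gives $a_+\le\frac{s^2tb}{2r^2}q(\zeta)$. Using $s\le r\le t$,
\[
\rho_0-r\le\Big(\frac{tb}{6s^2}+\frac{0.0169\,(1-s^3/t^3)}{3s^2}\Big)q(\zeta)\le(0.0307+0.0008)\,q(\zeta)\le0.0315\,(1-\zeta^2),
\]
because $(1-\zeta)(1+2\zeta)\le1+\zeta$. On the other hand $t-r=\frac{b(1-\zeta^2)}{t+r}\ge\frac{b}{2t}(1-\zeta^2)\ge0.0801\,(1-\zeta^2)$, and $0.0315/0.0801<0.4$.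

(d) By $\varphi\le(\rho^3-r^3)_+$ on $[1,t]$ and \eqref{eq:tangent},
\[
\int_1^t\frac{\varphi}{\rho^{2}}\,d\rho\le\frac32\int_r^t(\rho^2-r^2)\frac{\rho\,d\rho}{r^2}=\frac{3b^2(1-\zeta^2)^2}{8r^2}\le0.01104\cdot\frac43\,q(\zeta)<0.0148\,q(\zeta),
\]
where $(1+\zeta)^2\le\frac43(1+2\zeta)$ because $3\zeta^2-2\zeta-1=(3\zeta+1)(\zeta-1)\le0$. Meanwhile $\mu(1-1/t)\ge0.09\cdot0.205\,q(\zeta)>0.0184\,q(\zeta)$.
\end{proof}

So a face gains charge at its points of norm less than $\rho_0$ and loses charge beyond. To integrate along rays from the foot of a plane at height $h$, $1\le h<\rho_0$, let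
\[
J_h(\rho)=\int_h^\rho(\mu-\varphi(x))\,h\,x^{-2}dx,\qquad\rho\in[h,\infty].
\]
By Lemma~\ref{lem:mu}(b), $J_h$ increases strictly on $[h,\rho_0]$ and decreases strictly on $[\rho_0,\infty]$; part (d) says $J_1(t)>0$.

\section{Faces and flags}\label{sec:face}

Fix $v\in\mathcal N$ and write $h=h_v\in[1,t)$, $c=h^2-1\in[0,T)$, $F=v/2$, $Q=Q_v$, $\mathcal F=\mathcal F_v$.

\subsection{The lines bounding a face}
Let $v_i$ run over $\mathcal N\setminus\{v\}$, and write $v_i-F=z_i\,v/|v|+f_i$ with $f_i\perp v$ and $N_i=|f_i|$. Then $|v_i|^2=N_i^2+(h+z_i)^2$ and $|v_i-v|^2=N_i^2+(h-z_i)^2$, so the packing conditions $|v_i|\ge2$, $|v_i-v|\ge2$ say together that $N_i^2+(h-|z_i|)^2\ge4$. In terms of $p_i=N_i^2+z_i^2-h^2$ this is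
\begin{equation}\label{eq:p}
0\le|z_i|\le\frac{p_i-(4-2h^2)}{2h},\qquad\text{and in particular}\qquad p_i\ge4-2h^2>0 .
\end{equation}
For $x$ in the plane of $Q$ we have $x\cdot v_i=h(h+z_i)+(x-F)\cdot f_i$, so the constraint $x\cdot v_i\le|v_i|^2/2$ reads $(x-F)\cdot f_i\le p_i/2$. If $f_i=0$ it is vacuous and we ignore $v_i$. Otherwise it is bounded by a line, \emph{line $i$}, at distance $m_i=p_i/(2N_i)>0$ from $F$. Let $E_i=F+m_if_i/N_i$ be the foot of the perpendicular from $F$; it is also the point of line $i$ nearest to $o$, and $e_i=|E_i|$ satisfies $e_i^2=h^2+m_i^2$. Since all $m_i$ are positive, $Q$ is a convex polygon, possibly unbounded, with $F$ in its interior. If $\rho_Q(\vartheta)\in(h,\infty]$ is the norm of the boundary point of $Q$ in direction $\vartheta$ from $F$, then \eqref{eq:polar} gives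
\begin{equation}\label{eq:Fpolar}
\mathcal F=\int_0^{2\pi}J_h(\rho_Q(\vartheta))\,d\vartheta\qquad(h<\rho_0).
\end{equation}

Faces far from $o$ need nothing more.

\begin{lemma}\label{lem:high}
If $h\ge r$, then $\mathcal F<\frac\pi3\mu\,\ell(h)$.
\end{lemma}

\begin{proof}
If $h\ge\rho_0$, then $\mu-\varphi\le0$ on $Q$, so $\mathcal F\le0<\frac\pi3\mu\,\ell(h)$. Let $r\le h<\rho_0$. On $[r,\rho_0]$ we have $\mu-\varphi(\rho)=\rho_0^3-\rho^3\le3\rho_0^2(\rho_0-\rho)$, and $h\rho^{-2}\le1/r$ for $\rho\ge h$. With $\Lambda=\mu+Kr^3\ge3r^2(\rho_0-r)$ as above,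
\[
\mathcal F\le2\pi J_h(\rho_0)\le2\pi\int_r^{\rho_0}\frac{3\rho_0^2(\rho_0-\rho)}{r}\,d\rho=\frac{3\pi\rho_0^2(\rho_0-r)^2}{r}\le\frac{\pi\rho_0^2\,\Lambda\,(\rho_0-r)}{r^3}.
\]
By Lemma~\ref{lem:mu}(a), $\Lambda\le1.19\mu$, so $3\mathcal F/(\pi\mu)\le3\cdot1.19\,\frac{t^2}{s^3}(\rho_0-r)\le3.49\,(\rho_0-r)$. By Lemma~\ref{lem:mu}(c), $t-\rho_0\ge0.6\,(t-r)\ge1.5\,(\rho_0-r)$, so $\ell(h)\ge\frac{t-\rho_0}{0.26}\ge5.7\,(\rho_0-r)$.
\end{proof}

\subsection{Short sides}
We want to cut $Q$ into right triangles with apex $F$, two for each side. This works if the foot $E_i$ lies on the side. The next lemma shows that it does whenever the side comes close enough to $o$ to matter; it uses $t<\sqrt2$ and all the pairwise packing conditions.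

\begin{lemma}\label{lem:foot}
If a side of $Q$ lies on line $i$ and $E_i$ is not in its relative interior, then all points of the side have norm at least $\sqrt2>t$.
\end{lemma}

\begin{proof}
Let $x$ be an endpoint of the side with $|x|<\sqrt2$. We show that $E_i\ne x$ and that $E_i$ lies on the half-line of line $i$ that starts at $x$ and contains the side. The vertex $x$ of $Q$ lies on a line $j$ different from line $i$, so $o,v,v_i,v_j$ have the same distance $|x|$ from $x$. Let $y_1,\dots,y_4$ be the vectors from $x$ to these points. From $|y_k-y_l|\ge2$ we get $y_k\cdot y_l\le|x|^2-2<0$ for $k\ne l$. Take a nontrivial relation $\sum a_ky_k=0$. If coefficients of both signs occur, then $w=\sum_{a_k>0}a_ky_k=\sum_{a_l<0}|a_l|y_l$ has $|w|^2=\sum a_k|a_l|\,y_k\cdot y_l<0$, which is absurd; so we may take all $a_k\ge0$. If some $a_l$ vanishes, then $0=y_l\cdot\sum a_ky_k<0$; so all $a_k>0$. Thus $x$ is a convex combination of $o,v,v_i,v_j$ with positive weights.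

Let $\Pi$ be the plane spanned by $v$ and $v_i$ (recall $f_i\ne0$). Line $i$ lies in the bisectors orthogonal to $v$ and to $v_i$, so it is perpendicular to $\Pi$, and $E_i\in\Pi$. If $v_j$ were in $\Pi$, line $j$ would be perpendicular to $\Pi$ as well and would coincide with line $i$. So there is a unit normal $n$ of $\Pi$ with $n\cdot v_j>0$, and then $n\cdot x>0$. Now $E_i=x-(n\cdot x)n$, hence $E_i\cdot v_j<x\cdot v_j=|v_j|^2/2$. On line $i$ the constraint of $v_j$ defines a half-line starting at $x$; it contains the side, and it contains $E_i\neq x$.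

If $E_i$ is not in the relative interior of the side, the point of the side nearest to $E_i$ is an endpoint $x$ for which the conclusion above fails, so $|x|\ge\sqrt2$. The norm of a point of line $i$ increases with its distance from $E_i$, so all points of the side have norm at least $|x|$.
\end{proof}

Call a side of $Q$ \emph{short} if it lies on a line $i$ with $e_i<t$ and contains $E_i$ in its relative interior. Let $k$ be the number of short sides, and choose one index $i$ for each. By Lemma~\ref{lem:foot}, $\rho_Q(\vartheta)\ge t$ in all directions $\vartheta$ that do not point to a short side.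

\subsection{Flags and segments}
Let $1\le h<\rho_0$, $e>h$ and $0\le\beta\le\pi/2$. The \emph{flag} with parameters $(h,e,\beta)$ is the right triangle in a plane at height $h$ with apex at the foot $F$, angle $\beta$ at $F$, and opposite leg on a line at distance $e$ from $o$ (Figure~\ref{fig:flag}); for $\beta=\pi/2$ it is a half-strip. The point of the line at angle $\tau$ from its foot has norm $\rho_e(\tau)$, where $\rho_e(\tau)^2=e^2+(e^2-h^2)\tan^2\tau$, and the charge of the flag is
\[
\Phi_h(e,\beta)=\int_0^\beta J_h(\rho_e(\tau))\,d\tau .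
\]
The flags of $D$ have parameters $(1,s,\alpha)$. The flags of a face must share the planar angle $2\pi$ at $F$. We treat this constraint by a second multiplier: we compare $Q$ with the disk $\rho\le R$, whose charge per unit angle is $J_h(R)$, for a radius $R\in(\rho_0,t]$ to be chosen. For $h<e<R$ let $\vartheta_e\in(0,\pi/2)$ be given by $\rho_e(\vartheta_e)=R$, that is, $\tan^2\vartheta_e=\frac{R^2-e^2}{e^2-h^2}$. For $1\le x<R$ let
\[
W_R(x)=\int_0^{\sqrt{1-x^2/R^2}}\Big(\varphi\Big(\frac{x}{\sqrt{1-\xi^2}}\Big)-\mu\Big)d\xi ,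
\]
the integral of $\varphi-\mu$ along half a chord of $B_R$ at distance $x$ from $o$. Let $S_h^R(e)$ be the integral of $\varphi-\mu$ with respect to $\sigma$ over the half segment between the line and the circle $\rho=R$, which is the charge gained by cutting the half segment off the disk. By \eqref{eq:polar} and \eqref{eq:line},
\begin{equation}\label{eq:S}
S_h^R(e)=\Phi_h(e,\vartheta_e)-\vartheta_eJ_h(R)=\int_e^R\frac{h}{x\sqrt{x^2-h^2}}\,W_R(x)\,dx .
\end{equation}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=5]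
\fill[gray!30] (0.62,0) -- (0.8,0) arc (0:39.2:0.8) -- cycle;
\draw (-15:0.8) arc (-15:62:0.8) node[above left] {$\rho=R$};
\draw (0.62,-0.2) -- (0.62,0.72);
\draw[very thick] (0,0) -- (0.62,0) -- (0.62,0.28) -- cycle;
\draw[dashed] (0,0) -- (39.2:0.8);
\draw[dotted] (0.62,0) -- (0.8,0);
\draw (0.2,0) arc (0:24.3:0.2);
\node at (11:0.26) {$\beta$};
\draw (0.4,0) arc (0:39.2:0.4);
\node at (33:0.46) {$\vartheta_e$};
\fill (0,0) circle (0.01) node[left] {$F$};
\fill (0.62,0) circle (0.01) node[below left] {$E$};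
\end{tikzpicture}
\caption{The plane of a face at distance $h$ from $o$, with foot $F$. The vertical line has distance $e=|E|$ from $o$, and the arc consists of points of norm $R$. Bold: the flag with parameters $(h,e,\beta)$. Shaded: the half segment over which $\varphi-\mu$ is integrated to give $S_h^R(e)$; it subtends the angle $\vartheta_e$ at $F$.}
\label{fig:flag}
\end{figure}

\begin{lemma}[flag inequality]\label{lem:flag}
Let $1\le h<\rho_0<R\le t$ and $0\le\beta\le\pi/2$. If $h<e<R$, then $\Phi_h(e,\beta)\le\beta J_h(R)+\max(0,S_h^R(e))$, and if $S_h^R(e)>0$ equality holds only for $\beta=\vartheta_e$. If $e\ge R$, then $\Phi_h(e,\beta)\le\beta J_h(R)$. Consequently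
\begin{equation}\label{eq:Fbound}
\mathcal F\le2\pi J_h(R)+2\sum_{\text{short},\ e_i<R}\max(0,S_h^R(e_i)).
\end{equation}
\end{lemma}

\begin{proof}
The function $\rho_e(\tau)$ increases from $e$ to $\infty$, and $J_h$ increases up to $\rho_0<R$ and then decreases. For $e<R$, the function $J_h(\rho_e(\tau))-J_h(R)$ is therefore negative on a possibly empty initial interval, then positive up to $\vartheta_e$, then negative. Its primitive $\Phi_h(e,\beta)-\beta J_h(R)$ is maximal at $\beta=0$ or at $\beta=\vartheta_e$, with values $0$ and $S_h^R(e)$, and the maximum is attained only at $\vartheta_e$ if $S_h^R(e)>0$. For $e\ge R$ the function is nonpositive. In \eqref{eq:Fpolar}, each short side splits at its foot into two flags, and in the remaining directions $\rho_Q\ge t\ge R$, so that $J_h(\rho_Q)\le J_h(R)$.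
\end{proof}

\section{The best position of a side}\label{sec:sign}

By \eqref{eq:S}, the derivative of $e\mapsto S_h^R(e)$ has the sign of $-W_R(e)$, and $W_R$ does not depend on $h$. So the best distance of a side from $o$ is a zero of $W_R$, and we must show that there is only one. This is not automatic, because $\varphi$ decreases on $[1,r]$; the proof shows that at a zero $K$ is too small for this to matter.

\begin{lemma}\label{lem:sign}
For $R\in(\rho_0,t]$, $W_R$ has exactly one zero $e^*(R)$ in $[1,R)$; it is negative to the left of $e^*(R)$ and positive to the right. We have $e^*(t)=s$ and $e^*(R)\in(s,R)$ for $R<t$. The function $e^*$ is continuous on $(\rho_0,t]$, and $e^*(R)\to\rho_0$ as $R\to\rho_0$. If $1\le h<\rho_0$ and $e^*(R)>h$, then $e\mapsto S_h^R(e)$ has on $(h,R)$ a strict maximum at $e^*(R)$, and it is positive on $[e^*(R),R)$.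
\end{lemma}

\begin{proof}
Substitute $\xi=u\sqrt{1-x^2/R^2}$. Then $W_R(x)=\sqrt{1-x^2/R^2}\,A_R(x)$ with
\[
A_R(x)=\int_0^1\varphi(\rho)\,du-\mu,\qquad\rho^{-2}=(1-u^2)x^{-2}+u^2R^{-2},\qquad x\le\rho\le R .
\]
Since $\varphi$ is Lipschitz on $[1,t]$ with its only interior kink at $r$, which is met for at most one $u$, we may differentiate under the integral: $A_R'(x)=x^{-3}\int_0^1\varphi'(\rho)(1-u^2)\rho^3du$.

\emph{At every zero, $A_R'>0$.} If $x\ge r$, then $\varphi'(\rho)=3\rho^2$ and $A_R'(x)>0$. Let $x<r$ and $A_R(x)=0$, and let $u_r\in(0,1)$ be the parameter with $\rho=r$. A primitive of $\rho^3$ in $u$ is $x^2u\rho$. As $\mu>0$,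
\[
\int_{u_r}^1(\rho^3-r^3)\,du>K\Big[\int_0^{u_r}\rho^3du+r^3(1-u_r)\Big]=K\big[x^2ru_r+r^3(1-u_r)\big]\ge Kx^2r .
\]
By \eqref{eq:tangent}, for $u\ge u_r$,
\[
\rho^3-r^3\le\tfrac32\rho^3r^2(r^{-2}-\rho^{-2})=\tfrac32\rho^3r^2\,\frac{R^2-x^2}{x^2R^2}(u^2-u_r^2)\le\tfrac32Rr^2\,\frac{R^2-x^2}{x^2}(u^2-u_r^2).
\]
With \eqref{eq:q} this gives $K<\frac12\frac{Rr(R^2-x^2)}{x^4}q(u_r)\le\frac12q(u_r)$, because $x\ge1$ and $t^2(t^2-1)<0.93$. Since $\rho\ge r$ for $u\ge u_r$ and $\rho\le r$ for $u\le u_r$,
\begin{align*}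
\frac{x^3}3A_R'(x)&=\int_{u_r}^1\rho^5(1-u^2)\,du-K\int_0^{u_r}\rho^5(1-u^2)\,du\\
&\ge r^5\Big[\frac{(1-u_r)^2(2+u_r)}3-K\Big(u_r-\frac{u_r^3}3\Big)\Big]\\
&>\frac{r^5(1-u_r)^2}{2}\Big[\frac23(2+u_r)-u_r(1+2u_r)\Big(1-\frac{u_r^2}3\Big)\Big].
\end{align*}
The last bracket equals $(1-u)(\frac43+u-u^2-\frac23u^3)$ at $u=u_r$; both forms expand to $\frac43-\frac u3-2u^2+\frac{u^3}3+\frac{2u^4}3$. It is positive, since $u\ge u^2$ and $\frac43>\frac23u^3$.

\emph{The zero.} If $x_1<x_2$ were zeros, then $A_R>0$ just to the right of $x_1$, and at the first zero after $x_1$ we would have $A_R'\le0$. So there is at most one zero, and $A_R$ changes sign there from $-$ to $+$. The equation $W_t(s)=0$ is the definition \eqref{eq:mu} of $\mu$, so $e^*(t)=s$. For fixed $x$, $\partial_RW_R(x)=(\varphi(R)-\mu)\,\partial_R\sqrt{1-x^2/R^2}>0$ on $(\rho_0,t]$; hence $W_R(s)<0$ for $\rho_0<R<t$. As $x\to R$, $A_R(x)\to\varphi(R)-\mu>0$. So there is a zero in $(s,R)$.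

\emph{Continuity.} The function $A_R(x)$ is jointly continuous in $(R,x)$. For small $\varepsilon>0$ we have $A_R(e^*(R)-\varepsilon)<0<A_R(e^*(R)+\varepsilon)$; these signs persist for $R'$ near $R$, so $|e^*(R')-e^*(R)|<\varepsilon$. If $R_n\to\rho_0$ and $e^*(R_n)\to e_1<\rho_0$, then in the limit $\mu$ is an average of $\varphi(\rho)$ over values $\rho\in[e_1,\rho_0]$ with $\rho<\rho_0$ for $u<1$, contradicting Lemma~\ref{lem:mu}(b). As $s\le e^*(R)<R$, this gives $e^*(R)\to\rho_0$.

The last statement follows from \eqref{eq:S}: $S_h^R$ increases strictly up to $e^*(R)$, decreases strictly afterwards, and tends to $0$ at $R$.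
\end{proof}

\section{At most five short sides}\label{sec:five}

\subsection{Faces touching the unit ball}
Let first $h=1$, $k\le5$, and take $R=t$. By Lemma~\ref{lem:sign} the best distance of a side is $s$; put $S_0=S_1^t(s)>0$. For $e=s$ we have $\tan^2\vartheta_s=b/m^2$, so $\vartheta_s=\alpha$, and by \eqref{eq:S} the charge of a flag of $D$ is $\alpha J_1(t)+S_0$. Ten such flags form a face of $D$, whose charge is $\frac\pi3\mu$:
\begin{equation}\label{eq:S0}
2\pi J_1(t)+10S_0=\frac\pi3\mu .
\end{equation}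
Now \eqref{eq:Fbound} gives $\mathcal F\le2\pi J_1(t)+2kS_0\le\frac\pi3\mu=\frac\pi3\mu\,\ell(1)$. If equality holds, then $k=5$; all $e_i$ equal $s$ by the strictness of the maximum; and each of the ten flags has angle $\alpha$ by Lemma~\ref{lem:flag}. The ten flags fill the angle $2\pi$, so $Q$ is a pentagon whose sides have distance $m$ from $F$ and whose consecutive normals make the angle $2\alpha$: the regular pentagon of inradius $m$ about $F$.

\subsection{The best pentagon at height $h$}
The bound above was sharp because ten optimal flags fit exactly around $F$. For $h>1$ we choose $R$ so that this remains true.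

\begin{lemma}\label{lem:Rh}
Let $1\le h<r$. There is $R_h\in(\rho_0,t]$, with $R_1=t$, such that $e^*(R_h)>h$ and $\vartheta_{e}=\alpha$ for $R=R_h$, $e=e^*(R_h)$. The function $e\mapsto\Phi_h(e,\alpha)$ attains its maximum $M(h)$ over $e>h$ at $e^*(R_h)$. If $k\le5$, then $\mathcal F\le10M(h)$. Moreover $M(1)=\frac\pi{30}\mu$.
\end{lemma}

\begin{proof}
Let $\Theta(R)=\arctan\sqrt{(R^2-e^*(R)^2)/(e^*(R)^2-h^2)}$, which is defined and continuous where $e^*(R)>h$. As $R\to\rho_0$, $e^*(R)\to\rho_0>h$, so $\Theta(R)\to0$. If $h<s$, then $e^*>h$ on $(\rho_0,t]$ and $\tan^2\Theta(t)=b/(s^2-h^2)\ge b/m^2=\tan^2\alpha$, with equality for $h=1$. If $h\ge s=e^*(t)$, there is a least $R'\le t$ with $e^*(R')=h$; then $R'>h$, and $\Theta(R)\to\pi/2$ as $R$ increases to $R'$. In both cases the intermediate value theorem gives $R_h$.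

Write $R=R_h$ and $e^*=e^*(R_h)$. By Lemmas~\ref{lem:flag} and~\ref{lem:sign}, $\Phi_h(e,\alpha)\le\alpha J_h(R)+S_h^R(e^*)$ for all $e>h$, and the right side equals $\Phi_h(e^*,\alpha)$ by \eqref{eq:S}. For $k\le5$, \eqref{eq:Fbound} gives $\mathcal F\le2\pi J_h(R)+10S_h^R(e^*)=10M(h)$. The value $M(1)$ is \eqref{eq:S0}.
\end{proof}

There is no formula for $M(h)$, but its derivative can be estimated: at a maximizer, the dependence of the optimal flag on $h$ does not contribute to first order.

\begin{lemma}\label{lem:M}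
$M(h)\le\mu\Delta(h)$ for $1\le h<r$, where $\Delta(h)=\frac\pi5-\arctan\frac h{\sqrt3}$.
\end{lemma}

\begin{proof}
\emph{The derivative of $M$.} For $\omega>0$ let $\Sigma_\omega$ be the flag with parameters $(1,\sqrt{1+\omega^2},\alpha)$. Its dilate $h\Sigma_\omega$ subtends the same directions and is the flag $(h,e,\alpha)$ with $\sqrt{e^2-h^2}=h\omega$. So $M(h)=\max_\omega\Gamma(h,\omega)$, where $\Gamma(h,\omega)=\int_{\Sigma_\omega}(\mu-\varphi(h|x|))\,d\sigma(x)$. As $\varphi$ is Lipschitz and $\{x:h|x|\in\{r,t\}\}$ is a null set, dominated convergence gives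
\[
\partial_h\Gamma(h,\omega)=-\frac1h\int_{h\Sigma_\omega}\rho\,\varphi'(\rho)\,d\sigma .
\]
Since $|\rho\varphi'(\rho)|\le3t^3\max(1,K)$, this is bounded by $12\pi t^3\max(1,K)$ for all $\omega$. A maximum of functions with a common Lipschitz constant is Lipschitz, so $M$ is Lipschitz on $[1,r)$; recall that a Lipschitz function is differentiable almost everywhere and is the integral of its derivative. Let $M$ be differentiable at $h_1\in(1,r)$ and let $\omega_1$ correspond to the maximizer $e^*(R_{h_1})$. Then $M(h)-\Gamma(h,\omega_1)\ge0$ with equality at $h_1$, so $M'(h_1)=\partial_h\Gamma(h_1,\omega_1)$. On the maximizing flag $\rho\le R_{h_1}\le t$, so $\rho\varphi'$ equals $3\rho^3$ for $\rho>r$ and $-3K\rho^3$ for $\rho<r$. Since $\rho^3d\sigma=h\,dA$,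
\[
M'(h)=-3A_{\mathrm{out}}+3KA_{\mathrm{in}}\quad\text{for almost all }h,
\]
where $A_{\mathrm{out}}$ and $A_{\mathrm{in}}$ are the planar areas of the parts $\rho>r$ and $\rho<r$ of the maximizing flag.

\emph{The estimate.} Write $R=R_h$, $e=e^*(R_h)\ge s$. The flag has hypotenuse $\sqrt{R^2-h^2}$ and legs $\hat m=\sqrt{e^2-h^2}=\sqrt{R^2-h^2}\cos\alpha$ and $Z=\sqrt{R^2-e^2}=\sqrt{R^2-h^2}\sin\alpha$. At the point at distance $z$ from the foot on the second leg, $d\vartheta=\hat m\,dz/(\rho^2-h^2)$ and $d\xi=e^2\rho^{-3}dz$, with $\xi$ running from $0$ to $Z/R$. As $h<r$, \eqref{eq:polar} gives $A_{\mathrm{out}}=\frac12\int(\rho^2-r^2)_+d\vartheta$. By \eqref{eq:tangent}, and since $\rho^2/(\rho^2-h^2)$ decreases in $\rho$,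
\[
A_{\mathrm{out}}\ge\frac13\int_0^{Z/R}(\rho^3-r^3)_+\frac{\hat m\rho^2}{e^2(\rho^2-h^2)}\,d\xi\ge\frac{\hat mR^2}{3e^2(R^2-h^2)}\int_0^{Z/R}(\rho^3-r^3)_+\,d\xi .
\]
Optimality enters through $W_R(e)=0$, which says
\[
\int_0^{Z/R}(\rho^3-r^3)_+\,d\xi=\mu\frac ZR+K\int_0^{Z/R}\min(\rho,r)^3d\xi\ge\frac ZR\,(\mu+Ke_r^3),\qquad e_r=\min(e,r).
\]
With $\hat mZ=(R^2-h^2)\sin\alpha\cos\alpha$ we obtain
\[
3A_{\mathrm{out}}\ge\sin\alpha\cos\alpha\,\frac R{e^2}(\mu+Ke_r^3),\qquad3KA_{\mathrm{in}}\le\tfrac32K\hat mZ\le K\sin\alpha\cos\alpha\cdot\tfrac32T .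
\]
If $e\le r$, then $Re_r^3/e^2=Re\ge s^2$; if $e>r$, then $Re_r^3/e^2\ge r^3/e\ge s^3/t$. Both bounds exceed $1.2>\frac32T$, so the terms with $K$ have the favorable sign and $M'(h)\le-\mu\sin\alpha\cos\alpha\,R/e^2$. Now $e^2=R^2\cos^2\alpha+h^2\sin^2\alpha$, and the derivative of $R\mapsto R/(R^2\cos^2\alpha+h^2\sin^2\alpha)$ has the sign of $h^2\sin^2\alpha-R^2\cos^2\alpha<0$ for $R\ge h$. Replacing $R$ by $t$ and using $t\cot\alpha=\sqrt3$,
\[
M'(h)\le-\mu\,\frac{t\sin\alpha\cos\alpha}{t^2\cos^2\alpha+h^2\sin^2\alpha}=-\mu\,\frac{\sqrt3}{3+h^2}=\mu\Delta'(h).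
\]
Since $M(1)=\frac\pi{30}\mu=\mu\Delta(1)$, integration gives the lemma.
\end{proof}

\begin{remark}
For $h<t$, $\Delta(h)$ is the solid angle of the flag at height $h$ with angle $\alpha$ whose far vertex has norm $t$. Indeed, the flag subtends a right spherical triangle with angle $\alpha$ and hypotenuse of cosine $h/t$; its third angle $\beta'$ satisfies $\cot\alpha\cot\beta'=h/t$, so $\cot\beta'=h/\sqrt3$, and its area is $\alpha+\beta'-\pi/2$.
\end{remark}

\begin{proposition}\label{prop:five}
Proposition~\ref{prop:face} holds if $h<r$ and $k\le5$.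
\end{proposition}

\begin{proof}
The case $h=1$ was settled at the start of this section. As in Lemma~\ref{lem:caps}, the rest is a chord inequality. We have $\Delta''(h)=2\sqrt3h/(3+h^2)^2>0$, $\Delta(1)=\frac\pi{30}$, and $\Delta(1.26)<\Delta(t)=0$. By convexity, $\Delta(h)\le\ell(h)\Delta(1)+(1-\ell(h))\Delta(1.26)<\frac\pi{30}\ell(h)$ for $1<h\le1.26$. So $\mathcal F\le10M(h)\le10\mu\Delta(h)<\frac\pi3\mu\,\ell(h)$ for $1<h<r$.
\end{proof}

\section{Separation of the short sides}\label{sec:sep}

With six or more short sides, \eqref{eq:Fbound} alone is too weak: for $h=1$ it gives $2kS_0$ where \eqref{eq:S0} allows $10S_0$. We now use the condition $|v_i-v_j|\ge2$, which forces two sides that are close to $F$ to have normals far apart. Let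
\[
\eta=\frac1{\sqrt{4-h^2}}=\frac1{\sqrt{3-c}}\in\Big[\frac1{\sqrt3},1\Big),\qquad y_i=m_i^2+\eta c=e_i^2-1-(1-\eta)c>0 .
\]

\begin{lemma}\label{lem:sep}
Let $v_i,v_j\in\mathcal N\setminus\{v\}$ be distinct, with $f_i,f_j\ne0$ and $e_i,e_j<t$. Then $\cos\angle(f_i,f_j)\le\sqrt{y_iy_j}$.
\end{lemma}

For $h=1$ the lemma says $\cos\angle(f_i,f_j)\le m_im_j$. It is sharp when $o,v,v_i,v_j$ form a regular tetrahedron of edge $2$: then $z_i=0$, $N_i^2=3$, $p_i=2$, $m_i^2=\frac13$, and $|f_i-f_j|^2=4$ gives $\cos\angle(f_i,f_j)=\frac13$.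

\begin{proof}
Put $p_0=4-2h^2$. From $4\le|v_i-v_j|^2=(z_i-z_j)^2+N_i^2+N_j^2-2f_i\cdot f_j$ we get $2f_i\cdot f_j\le p_i+p_j-p_0+2|z_i||z_j|$. Since $N_i^2y_i=\frac14p_i^2+\eta cN_i^2$, it suffices to prove
\begin{equation}\label{eq:sep}
p_i+p_j-p_0+2|z_i||z_j|\le2\sqrt{\big(\tfrac14p_i^2+\eta cN_i^2\big)\big(\tfrac14p_j^2+\eta cN_j^2\big)},
\end{equation}
where $N_i^2=p_i+h^2-z_i^2$ and $N_j^2=p_j+h^2-z_j^2$.

Put $d_i=4-p_i$; by \eqref{eq:p}, $d_i\le2h^2$. The hypothesis $e_i<t$ gives $d_i>0$: from $p_i=2m_iN_i\le2m_i\sqrt{p_i+h^2}$ we get $p_i^2-4m_i^2p_i-4m_i^2h^2\le0$, so $p_i\le2m_i(m_i+e_i)<2\sqrt T(\sqrt T+t)<3.1$, because $m_i^2=e_i^2-h^2<T$. The same holds for $j$.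

For fixed $p_i,p_j$, the left side of \eqref{eq:sep} is nondecreasing and the right side nonincreasing in $|z_i|$ and $|z_j|$. So by \eqref{eq:p} it suffices to treat $|z_i|=(p_i-p_0)/(2h)=(2h^2-d_i)/(2h)$ and likewise for $j$. For this value,
\[
4h^2N_i^2=4h^2(4-d_i+h^2)-(2h^2-d_i)^2=16h^2-d_i^2>0,
\]
as $0<d_i\le2h^2<4h$. In this extremal case we claim
\[
\frac{p_i+p_j-p_0+2|z_i||z_j|}{2N_iN_j}=\frac{p_i}{2N_i}\,\frac{p_j}{2N_j}+c\,G,\qquad G=\frac{8h^2-d_id_j}{\sqrt{(16h^2-d_i^2)(16h^2-d_j^2)}} .
\]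
Multiply by $2N_iN_j$. The left side becomes $4+2h^2-d_i-d_j+\frac{(2h^2-d_i)(2h^2-d_j)}{2h^2}$ and the right side becomes $\frac{(4-d_i)(4-d_j)}2+(h^2-1)\frac{8h^2-d_id_j}{2h^2}$; both equal $4+4h^2-2(d_i+d_j)+\frac{d_id_j}{2h^2}$.

On the square $[0,2h^2]^2$, $G$ is positive because $4h^4<8h^2$. Its logarithmic derivative in $d_i$ is $\frac{d_i}{16h^2-d_i^2}-\frac{d_j}{8h^2-d_id_j}$, which has the sign of $8h^2(d_i-2d_j)$. So $G$ first decreases and then increases in $d_i$, and by symmetry in $d_j$; hence it is maximal at a corner. The corner values are $\frac12$, $\frac1{\sqrt{4-h^2}}=\eta$ (twice) and $\frac{2-h^2}{4-h^2}\le\frac13$, so $G\le\eta$. This is the reason for the choice of $\eta$. By the Cauchy--Schwarz inequality,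
\[
\frac{p_i}{2N_i}\frac{p_j}{2N_j}+\sqrt{\eta c}\sqrt{\eta c}\le\Big(\frac{p_i^2}{4N_i^2}+\eta c\Big)^{1/2}\Big(\frac{p_j^2}{4N_j^2}+\eta c\Big)^{1/2},
\]
and multiplying by $2N_iN_j$ gives \eqref{eq:sep}.
\end{proof}

\begin{lemma}\label{lem:count}
If $k\ge3$, then
\begin{equation}\label{eq:arccos}
\sum_{\text{short}}\arccos y_i\le2\pi .
\end{equation}
We have $k\le6$. If $k=6$, then $T-(1-\eta)c>\frac12$, $c<0.21$ and $h<1.1<s$.
\end{lemma}

\begin{proof}
For short sides $0<y_i<T-(1-\eta)c\le T<1$. Different sides of $Q$ have different outer normals $f_i/N_i$. Order the short sides cyclically by these directions; the angles in $[0,\pi]$ between consecutive directions sum to at most $2\pi$. The function $x\mapsto\arccos(e^x)$ is concave for $x<0$, since its derivative $-1/\sqrt{e^{-2x}-1}$ decreases. Hence $\arccos\sqrt{yy'}\ge\frac12(\arccos y+\arccos y')$, and summing Lemma~\ref{lem:sep} over consecutive pairs gives \eqref{eq:arccos}. Since $T<0.6<\cos\frac{2\pi}7=0.623\ldots$, each term exceeds $2\pi/7$,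 so $k\le6$. If $k=6$, some term is at most $\pi/3$, so $T-(1-\eta)c>y_i\ge\frac12$ for that $i$, and $(1-\eta)c<0.0836$. On $0\le c\le T$ we have $\eta<0.65$, $\eta^3<0.28$, and $\frac d{dc}[(1-\eta)c]=1-\eta-\frac c2\eta^3>1-0.65-0.3\cdot0.28>0$. At $c=0.21$, $(1-\eta)c>0.4013\cdot0.21>0.084$. So $c<0.21$.
\end{proof}

\section{Six short sides}\label{sec:six}

Let $k=6$, so $c<0.21$ and $h<1.1<s\le r$. Take $R=t$ and write $W=W_t$, $S_h=S_h^t$. By Lemma~\ref{lem:sign}, $W>0$ on $(s,t)$ and $S_h$ has a positive maximum at $s$. So \eqref{eq:Fbound} remains true if each $e_i$ is replaced by $\max(e_i,s)$. This does not decrease $y_i=e_i^2-1-(1-\eta)c$, so \eqref{eq:arccos} persists. From now on $s\le e_i<t$, and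
\begin{equation}\label{eq:six0}
\mathcal F\le2\pi J_h(t)+2\sum_{i=1}^6S_h(e_i).
\end{equation}
For $h=1$, \eqref{eq:arccos} says that the angles $\arccos(m_i^2)$ have mean at most $\pi/3$. In the symmetric case this means $m_i^2\ge\frac12$, well above the optimal value $m^2$. We must show that this costs each side, on average, more than one sixth of $S_0$. The margin is small: the main term below is $4.9942$ against $5$, and this is why $K$ must be estimated with care.

\subsection{Decay of $S_1$}
We need an explicit upper bound for $S_1(e)/S_0$. Since $W$ depends linearly on $\varphi$, we write $\varphi$ as a superposition of step functions, for each of which $W$ is explicit. Let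
\[
\psi(z)=\tfrac12(3z-z^3),\qquad I_1=\int_0^{1-\zeta^2}\delta\sqrt{1-\delta}\,d\delta,\qquad I_2=\int_{1-\zeta^2}^1\delta\sqrt{1-\delta}\,d\delta,
\]
and put $\kappa=KI_2/I_1\ge0$ and $\psi_\kappa(z)=\psi(z)-\kappa z^3$.

\begin{lemma}\label{lem:decay}
We have $\kappa<1$, and for $s\le e<t$ and $z=\sqrt{(t^2-e^2)/b}\in(0,1]$,
\[
S_1(e)\le S_0\,\frac{\psi_\kappa(z)}{1-\kappa}.
\]
\end{lemma}

\begin{proof}
For $s\le\rho\le t$,
\[
\varphi(\rho)=-Ks^3+\int_r^t3\tau^2\,1_{\rho>\tau}\,d\tau-K\int_s^r3\tau^2\,1_{\rho>\tau}\,d\tau .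
\]
Let $s\le x\le\rho=x/\sqrt{1-\xi^2}$ and $\xi_\tau(x)=\sqrt{(\tau^2-x^2)_+}/\tau$. Then $\rho>\tau$ means $\xi>\xi_\tau(x)$ up to a null set, and $W(x)$ is an integral over $0\le\xi\le\xi_t(x)$. Hence $W(x)=a\,\xi_t(x)-(\int_r^t-K\int_s^r)3\tau^2\xi_\tau(x)\,d\tau$ for a constant $a$, which is determined by $W(s)=0$:
\[
W(x)=\Big(\int_r^t-K\int_s^r\Big)3\tau^2\Big[\frac{\xi_t(x)}{\xi_t(s)}\,\xi_\tau(s)-\xi_\tau(x)\Big]d\tau .
\]
Put $t^2-x^2=bY$ and $t^2-\tau^2=b\delta$, with $Y,\delta\in[0,1]$. Then $\xi_t(x)/\xi_t(s)=\sqrt Y$, $\tau^2-s^2=b(1-\delta)$, $\tau^2-x^2=b(Y-\delta)$, $3\tau\,d\tau=-\frac32b\,d\delta$, and $\tau=r$ corresponds to $\delta=1-\zeta^2$. So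
\[
W=\tfrac32b^{3/2}\Big(\int_0^{1-\zeta^2}-K\int_{1-\zeta^2}^1\Big)w_\delta(Y)\,d\delta,\qquad w_\delta(Y)=\sqrt{1-\delta}\sqrt Y-\sqrt{(Y-\delta)_+}.
\]
In \eqref{eq:S} with $h=1$, $\frac{dx}{x\sqrt{x^2-1}}=-\frac b2\frac{dY}{x^2\sqrt{x^2-1}}$, and the weight $1/(x^2\sqrt{x^2-1})$ increases with $Y$. By \eqref{eq:mono}, removing the weight increases the share of an initial interval; so, with $Y=z^2$ from now on,
\begin{equation}\label{eq:ratio}
\frac{S_1(e)}{S_0}\le\frac{\int_0^YW\,dY'}{\int_0^1W\,dY'} .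
\end{equation}
Let $\bar w_\delta(Y)=\int_0^Yw_\delta=\frac23\big[\sqrt{1-\delta}\,Y^{3/2}-(Y-\delta)_+^{3/2}\big]$, so that $\bar w_\delta(1)=\frac23\delta\sqrt{1-\delta}$. We claim that for all $\delta,Y\in[0,1]$
\begin{equation}\label{eq:wbar}
z^3\,\bar w_\delta(1)\le\bar w_\delta(Y)\le\psi(z)\,\bar w_\delta(1).
\end{equation}
The left inequality is $(Y-\delta)_+^{3/2}\le(1-\delta)^{3/2}Y^{3/2}$, which follows from $Y-\delta\le(1-\delta)Y$. The right inequality is $(Y-\delta)_+^{3/2}\ge\sqrt{1-\delta}\,z\,\beta$ with $\beta=Y(1+\frac\delta2)-\frac32\delta$. It holds if $\beta\le0$, and $Y\le\delta$ implies $\beta\le\frac\delta2(\delta-1)\le0$. If $\beta>0$, then $Y>\delta$ and $Y>\frac{3\delta}{2+\delta}\ge\frac{4\delta}{3+\delta}$, and we may square and use the identity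
\[
(Y-\delta)^3-(1-\delta)Y\beta^2=\delta^2(1-Y)^2\Big[\frac{3+\delta}4Y-\delta\Big]\ge0;
\]
four times either side equals $\delta^2[(3+\delta)Y^3-6(1+\delta)Y^2+(3+9\delta)Y-4\delta]$.

The denominator in \eqref{eq:ratio} is $b^{3/2}(I_1-KI_2)=b^{3/2}I_1(1-\kappa)$; it is positive because $W>0$ on $(s,t)$, so $\kappa<1$. By \eqref{eq:wbar} the numerator is at most $b^{3/2}(\psi(z)I_1-Kz^3I_2)=b^{3/2}I_1\psi_\kappa(z)$.
\end{proof}

\begin{lemma}\label{lem:kappa}
$\kappa<0.00163$.
\end{lemma}

\begin{proof}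
With $\delta=1-u^2$ we get $I_1=\int_\zeta^12u^2(1-u^2)\,du=\frac2{15}(2-5\zeta^3+3\zeta^5)=\frac2{15}(1-\zeta)^2(2+4\zeta+6\zeta^2+3\zeta^3)$ and $I_2=\frac2{15}\zeta^3(5-3\zeta^2)$. By \eqref{eq:K}, $\kappa\le0.00206\,HG_1G_2$ with
\[
G_1=\zeta^3(1-\zeta)(5-3\zeta^2),\qquad G_2=\frac{3+9\zeta+8\zeta^2}{2+4\zeta+6\zeta^2+3\zeta^3}.
\]
\emph{Bounds for $G_1$.} The function $\log G_1$ is a sum of concave functions on $(0,1)$, with derivative $\frac3\zeta-\frac1{1-\zeta}-\frac{6\zeta}{5-3\zeta^2}$. At $\zeta=0.6$ this is $5-2.5-0.918\ldots>0$, so $G_1$ increases on $[0,0.6]$; and $G_1(0.4)<0.174$, $G_1(0.5)<0.266$, $G_1(0.6)<0.339$. At $\zeta=0.69$ the derivative is $4.3478\ldots-3.2258\ldots-1.1591\ldots\in(-0.04,0)$, and $G_1(0.69)=0.328509\cdot0.31\cdot3.5717<0.3638$. The tangent line at $0.69$ gives $G_1\le0.3638\,e^{0.04\cdot0.09}<0.37$ on $[0.6,1)$.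

\emph{Bounds for $G_2$.} The inequality $G_2\le1.7$ is $g(\zeta)=0.4-2.2\zeta+2.2\zeta^2+5.1\zeta^3\ge0$. This $g$ is convex on $[0,1]$ with $g(0.26)>0.066$ and $|g'(0.26)|<0.022$, so $g>0.066-0.022>0$. The numerator of $G_2'$ is $6-4\zeta-49\zeta^2-54\zeta^3-24\zeta^4$, which is negative on $[0.4,1]$ as $6-1.6-7.84<0$. So $G_2$ decreases there, and $G_2(0.4)=\frac{7.88}{4.752}<1.659$, $G_2(0.5)=\frac{9.5}{5.875}<1.618$, $G_2(0.6)=\frac{11.28}{7.208}<1.566$.

\emph{Bounds for $H$.} It decreases by Lemma~\ref{lem:K}. Inserting $r^2=s^2+b\zeta^2$ and $\theta=\frac13,\frac37,\frac49,\frac{11}{24}$ gives $H(0)<1.677$, $H(0.4)<1.496$, $H(0.5)<1.430$, $H(0.6)<1.360$. Hence: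
\[
\begin{array}{c|cccc}
\text{range of }\zeta&[0,0.4]&[0.4,0.5]&[0.5,0.6]&[0.6,1)\\\hline
H\le&1.677&1.496&1.430&1.360\\
G_1\le&0.174&0.266&0.339&0.37\\
G_2\le&1.7&1.659&1.618&1.566\\
HG_1G_2<&0.50&0.67&0.786&0.789
\end{array}
\]
So $\kappa<0.00206\cdot0.79<0.00163$.
\end{proof}

\subsection{Summation over the six sides}
For $x\ge s$ the quotient of the kernels in \eqref{eq:S} at heights $h$ and $1$ is $h\sqrt{(x^2-1)/(x^2-h^2)}$, which is nonincreasing in $x$; at $x=s$ it equals
\[
\gamma_h=\sqrt{\frac{1+c}{1-c/m^2}} .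
\]
As $W\ge0$ on $[s,t)$, $S_h(e_i)\le\gamma_hS_1(e_i)\le\gamma_hS_0\,\psi_\kappa(z_i)/(1-\kappa)$ with $z_i^2=(t^2-e_i^2)/b$. The constraint \eqref{eq:arccos} is linear in the angles $\Theta_i=\arccos y_i$, so we express $z_i$ through $\Theta_i$ and apply Jensen's inequality. We have $z_i^2=Y(\Theta_i)$, where
\[
Y(\Theta)=\frac{T-(1-\eta)c-\cos\Theta}{b}.
\]
This increases on $[0,\pi]$, so $I=\{\Theta\in[0,\pi]:0<Y(\Theta)\le1\}$ is an interval, and it contains all $\Theta_i$. On $I$ we have $\cos\Theta<T$ and $\cos\Theta\ge T-0.0836-b>0$. By Lemma~\ref{lem:count}, $\pi/3\in I$, with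
\[
Y_h=Y(\pi/3)=\frac{T-\frac12-(1-\eta)c}{b}\in(0,Y_1],\qquad Y_1=\frac{T-\frac12}{b}=0.414589\ldots .
\]

\emph{The function $\Theta\mapsto\psi_\kappa(\sqrt{Y(\Theta)})$ is concave on $I$.} We have $Y'=\sin\Theta/b$ and $Y''=\cos\Theta/b>0$. So $Y$ is convex, $z^3=Y^{3/2}$ is convex, and $-\kappa z^3$ is concave. As a function of $Y$, $\psi$ has first derivative $\frac34(1-Y)Y^{-1/2}$ and second derivative $-\frac38(1+Y)Y^{-3/2}$. By the chain rule, $d^2\psi/d\Theta^2\le0$ is equivalent to $2bY(1-Y)\cos\Theta\le(1+Y)\sin^2\Theta$. The left side is at most $bT/2<0.07$ and the right side is at least $1-T^2>0.65$.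

By \eqref{eq:arccos} the mean $\bar\Theta\in I$ of the $\Theta_i$ is at most $\pi/3$, so $Y(\bar\Theta)\le Y_h\le Y_1$. Moreover $\psi_\kappa'(z)=\frac32(1-(1+2\kappa)z^2)>0$ for $z^2\le Y_1$. With $z_h=\sqrt{Y_h}$, Jensen's inequality gives $\sum_i\psi_\kappa(z_i)\le6\psi_\kappa(z_h)$, and so
\begin{equation}\label{eq:six1}
2\sum_{i=1}^6S_h(e_i)\le2S_0\,\gamma_h\,\frac{6\psi_\kappa(z_h)}{1-\kappa}.
\end{equation}

\begin{proposition}\label{prop:six}
If $k=6$, then $\mathcal F<\frac\pi3\mu\,\ell(h)$.
\end{proposition}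

\begin{proof}
\emph{The case $h=1$.} In this proof $z_1$ denotes $z_h$ at $h=1$, that is, $z_1=\sqrt{Y_1}=0.643886\ldots$, with $z_1^3=0.266948\ldots$. Then $6\psi(z_1)=9z_1-3z_1^3<4.9942$. The inequality $6\psi_\kappa(z_1)<5(1-\kappa)$ is equivalent to $(5-6z_1^3)\kappa<5-6\psi(z_1)$, and it holds by Lemma~\ref{lem:kappa} because $3.3985\cdot0.00163<0.00555<0.0058$. So
\begin{equation}\label{eq:56}
\frac{\psi_\kappa(z_1)}{1-\kappa}<\frac56 .
\end{equation}
Since $\gamma_1=1$, \eqref{eq:six0}, \eqref{eq:six1} and \eqref{eq:S0} give $\mathcal F<2\pi J_1(t)+10S_0=\frac\pi3\mu$.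

\emph{The case $1<h<1.1$: the room available.} Since $\varphi<0$ on $[1,h]\subset[1,r)$,
\[
J_h(t)=h\Big[J_1(t)-\int_1^h(\mu-\varphi)x^{-2}dx\Big]\le hJ_1(t)-\mu(h-1).
\]
With $\ell(h)=1-\frac{h-1}{0.26}$ and \eqref{eq:S0},
\[
\frac\pi3\mu\,\ell(h)-2\pi J_h(t)\ge10S_0+(h-1)\Big[2\pi\mu-2\pi J_1(t)-\frac{\pi\mu}{0.78}\Big].
\]
By \eqref{eq:S0}, the bracket equals $10S_0+\pi\mu(\frac53-\frac{50}{39})=10S_0+\frac5{13}\pi\mu$. By Lemma~\ref{lem:mu}(d), $J_1(t)>0$, so $\pi\mu>30S_0$ and the bracket exceeds $2S_0(5+\frac{75}{13})>2S_0\cdot10.5$. Since $c=(h-1)(h+1)<2.1\,(h-1)$,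
\begin{equation}\label{eq:room}
\frac\pi3\mu\,\ell(h)-2\pi J_h(t)>2S_0\cdot5(1+c).
\end{equation}

\emph{The room needed.} As a function of $Y=z^2$, $\psi_\kappa=\frac32Y^{1/2}-(\frac12+\kappa)Y^{3/2}$ is concave, with derivative at $Y_1$ equal to $\frac34(z_1^{-1}-(1+2\kappa)z_1)>\frac34(1.5530-0.6460)>0.68$. Also $1-\eta\ge1-2.79^{-1/2}>0.4013$, so $Y_1-Y_h=(1-\eta)c/b>1.99\,c$. By the tangent line at $Y_1$ and \eqref{eq:56},
\[
\frac{6\psi_\kappa(z_h)}{1-\kappa}<5-6\cdot0.68\cdot1.99\,c<5\,(1-1.62\,c).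
\]
In view of \eqref{eq:six0}, \eqref{eq:six1} and \eqref{eq:room}, it remains to show $\gamma_h(1-1.62c)\le1+c$. Since $1/m^2<2.62$, we have $\gamma_h^2\le(1+c)/(1-2.62c)$, where $1-2.62c>0$. So it suffices that $(1-1.62c)^2\le(1+c)(1-2.62c)$. The right side minus the left side is $c\,(1.62-5.2444\,c)$, which is positive for $0<c<0.21$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:face}]
If $h\ge r$, apply Lemma~\ref{lem:high}. If $h<r$, then $k\le6$ by Lemma~\ref{lem:count}; apply Proposition~\ref{prop:five} or~\ref{prop:six}.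
\end{proof}

\section{Proof of Theorem~\ref{thm:local}}\label{sec:end}

The case $r=t$ needs no proof. Suppose $V$ is congruent to $D$. The faces of $D$ come in six pairs of parallel planes at distance $2$, so a unit ball contained in $D$ has its center on the six midplanes, hence at the center of $D$. As $B\subset V$, the congruence fixes $o$, and equality holds for every $r$.

Let $s\le r<t$. Since $2t<2.52$, Theorem~\ref{thm:H} applies to $S=\mathcal N$. By \eqref{eq:reduction}, Proposition~\ref{prop:face} and $\mu>0$,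
\[
\int_{S^2}\varphi(\rho_V)\,d\sigma\ge4\pi\mu-\frac\pi3\mu\sum_{v\in\mathcal N}\ell(h_v)\ge0,
\]
which is \eqref{eq:star} by \eqref{eq:functional}.

Suppose equality holds. Then Proposition~\ref{prop:face} holds with equality for every $v\in\mathcal N$ and $\sum\ell(h_v)=12$. Hence all $h_v$ equal $1$, $|\mathcal N|=12$, and every $Q_v$ is a regular pentagon of inradius $m$ centered at $v/2$. Fix $v\in\mathcal N$ and rotate $D$ about $o$ so that $Q_v$ is one of its faces. Consider an edge of $Q_v$; it lies on line $i$ for some $v_i\in\mathcal N\setminus\{v\}$. This line has distance $s>1$ from $o$, so exactly two planes through it are tangent to $B$: the plane of $Q_v$ and the plane of the adjacent face $Q'$ of $D$. The bisector of $o$ and $v_i$ contains the line, is tangent to $B$, and differs from the plane of $Q_v$; so it is the plane of $Q'$, and the point of tangency $v_i/2$ is the center of $Q'$. The edge lies in $P$ and in this plane, hence in $Q_{v_i}$, and it lies on the line that $v$ contributes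 to the boundary constraints of $Q_{v_i}$. So $Q_{v_i}$ has a side on this line. A regular pentagon in a given plane is determined by its center and one side line, so $Q_{v_i}=Q'$. Any two faces of $D$ are joined by a chain of adjacent faces, so all twelve faces of $D$ are among the $Q_w$, $w\in\mathcal N$; as $|\mathcal N|=12$, $P=D$. Since $D\subset B_t$ and the other bisectors have distance at least $t$ from $o$, $V=D$.

For $0<r<s$, Proposition~\ref{prop:small} reduces both the inequality and its equality case to $r=s$. \hfill$\square$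

\section{Strict inequality}\label{sec:strict}

Fix $r=1+\lambda\in(1,t)$ and $\bar\tau=\bar\tau_3(\lambda)\le1$. The proof of Corollary~\ref{cor:conj} loses in two places. A cell loses its \emph{defect}
\[
d_c=\bar\tau\,\mathrm{Vol}(V_c\cap(c+tB))-\mathrm{Vol}(V_c\cap(c+rB)),
\]
which by Theorem~\ref{thm:local} is nonnegative and vanishes only if $V_c$ is congruent to $D$; and the truncated cells miss the points at distance more than $t$ from $C$. We show that in every ball of radius $10$ the two losses together are bounded below.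

\begin{lemma}\label{lem:eps}
There is $\varepsilon>0$ such that for every packing $C$ and every $y\in\mathbb R^3$
\[
E(C,y)=\sum_{c\in C,\ |c-y|<10}d_c+\mathrm{Vol}\{x:|x-y|\le1,\ \mathrm{dist}(x,C)\ge t\}\ge\varepsilon .
\]
\end{lemma}

\begin{proof}
Otherwise, after translations, there are packings $C_n$ with $E(C_n,o)\to0$. The sets $C_n\cap B_{30}$ have bounded cardinality, so along a subsequence $C_n\cap B_{30}=\{c_{n,1},\dots,c_{n,M}\}$ with $M$ fixed and $c_{n,j}\to c_j$. The limit $C=\{c_1,\dots,c_M\}$ is a finite packing, and cells now refer to $C$.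

If $\mathrm{dist}(o,C)>t$ (or $C=\emptyset$), then for large $n$ we have $\mathrm{dist}(x,C_n)>t$ on a fixed small ball about $o$, contradicting $E(C_n,o)\to0$. So some $c\in C$ has $|c|\le t$.

Let $|c_j|<10$ and $\rho\le t$. For large $n$, $|c_{n,j}|<10$, the centers of $C_n$ outside $B_{30}$ are farther than $2t$ from $c_{n,j}$, and so the cell of $c_{n,j}$ in $C_n$ intersected with $c_{n,j}+\rho B$ is the set of $x$ with $|x-c_{n,j}|\le\rho$ and $|x-c_{n,j}|\le|x-c_{n,i}|$ for $i\le M$. Its indicator function converges to that of $V_{c_j}\cap(c_j+\rho B)$ outside a sphere and finitely many planes. By dominated convergence $d_{c_{n,j}}\to d_{c_j}$, so $d_{c_j}=0$ and $V_{c_j}$ is congruent to $D$. As shown in Section~\ref{sec:end}, $c_j$ is the center of this dodecahedron.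

Let $x$ be a relative interior point of an edge of $V_c$, and let $C_x$ be the set of centers nearest to $x$. They have distance $|x-c|\le t$ from $x$, hence norm at most $3t<10$, so their cells are congruent to $D$. Near $x$ only these cells occur, and for $c'\in C_x$ the inequality $|y-c'|\le|y-c''|$, $c''\in C_x$, is equivalent to $(y-x)\cdot(c''-c')\le0$. So near $x$ the cell $V_{c'}$ coincides with $x+\mathcal K_{c'}$, where $\mathcal K_{c'}=\{u:u\cdot(c''-c')\le0\text{ for all }c''\in C_x\}$. The largest linear subspace contained in this cone is the orthogonal complement of the span of the differences of points of $C_x$; it is the same for all $c'\in C_x$. For a point of a dodecahedron, this subspace has dimension $3,2,1,0$ according as the point is interior, in the relative interior of a face, in the relative interior of an edge, or a vertex. For $c'=c$ it is the direction of the edge. So all cones $\mathcal K_{c'}$ are wedges along the same line whose angle is the dihedral angle of $D$, and they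 tile space. Thus $2\pi$ is an integer multiple of the dihedral angle. In the right triangle formed by $o$, a face center and the midpoint of an edge of that face, the angle at the midpoint is half the dihedral angle and has tangent $1/m\in(1,\sqrt3)$. So the dihedral angle lies strictly between $2\pi/4$ and $2\pi/3$, a contradiction.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:strict}]
Let $C\ne\emptyset$ be a packing and $G_R=\{x\in B_R:\mathrm{dist}(x,C)\ge t\}$. The sets $V_c\cap(c+tB)$ with $|c|\le R+r$ have disjoint interiors, lie in $B_{R+2t}$, and meet $G_R$ in a null set. As in the proof of Corollary~\ref{cor:conj}, and since $d_c\ge0$ and $\bar\tau\le1$,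
\begin{align*}
\mathrm{Vol}\Big(B_R\cap\bigcup_c(c+rB)\Big)&\le\sum_{|c|\le R+r}\big[\bar\tau\,\mathrm{Vol}(V_c\cap(c+tB))-d_c\big]\\
&\le\bar\tau\,\mathrm{Vol}(B_{R+2t})-\bar\tau\Big[\mathrm{Vol}(G_R)+\sum_{|c|\le R}d_c\Big].
\end{align*}
Tile space by cubes of side $20$. The number of cubes contained in $B_R$ is $(1+o(1))\mathrm{Vol}(B_R)/8000$. Apply Lemma~\ref{lem:eps} at the center $y$ of each of them. The open balls of radius $10$ about these centers are disjoint and lie in $B_R$, so the last bracket is at least $\varepsilon(1+o(1))\mathrm{Vol}(B_R)/8000$. Hence the upper density is at most $\bar\tau-\bar\tau\varepsilon/8000$. As $\varepsilon$ does not depend on $C$, $\bar\delta_3(\lambda)\le\bar\tau-\bar\tau\varepsilon/8000<\bar\tau_3(\lambda)$.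
\end{proof}

\begin{thebibliography}{9}

\bibitem{Hal12} T. Hales, \emph{Dense Sphere Packings: A Blueprint for Formal Proofs}, LMS Lecture Note Ser. 400, CUP, 2012.

\bibitem{Hal13} T. Hales, \emph{The strong dodecahedral conjecture and Fejes T\'oth's conjecture on sphere packings with kissing number twelve}, Fields Inst. Commun. 69, Springer, 2013.

\bibitem{Hal17} T. Hales et al., \emph{A formal proof of the Kepler conjecture}, Forum Math. Pi 5 (2017), e2.

\end{thebibliography}
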